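# A non-linear simple locally finite group with a finite subgroup of trivial centralizer

## Finite subgroups that leave room: the expected answer is "no"

A group is **linear** if it is isomorphic to a subgroup of $\mathrm{GL}_n(K)$ for some field $K$ and some $n\ge 1$. It is **locally finite** if every finitely generated subgroup is finite. For $F\le G$ we write $C_G(F)$ for the centralizer. We ask whether a simple locally finite group that is not linear can contain a finite subgroup $F$ with $C_G(F)=1$.

The first guess is no. To see why, look at the linear case, where such an $F$ always exists.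

**Fact (linear case).** Every non-abelian simple linear locally finite group $G$ contains a finite subgroup $F$ with $C_G(F)=1$.

*Proof.* Centralizers in a linear group are Zariski closed, so they satisfy the minimal condition. Linear algebra already suffices here. Let $G\le\mathrm{GL}_n(K)$. For $F\le G$ the matrices commuting with $F$ form a subspace $E(F)$ of $\mathrm{Mat}_n(K)$, and $C_G(F)=G\cap E(F)$. Among the finite subgroups choose $F$ with $\dim E(F)$ minimal. For $g\in G$ the group $\langle F,g\rangle$ is finite and $E(\langle F,g\rangle)\subseteq E(F)$, so the two are equal by minimality. Hence every element of $C_G(F)$ commutes with every $g\in G$, that is, $C_G(F)\le Z(G)=1$. $\square$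

For example, $\mathrm{SL}_2(\overline{\mathbb F}_2)$ is simple and locally finite. A matrix commuting with $I+E_{12}$ and $I+E_{21}$ is a scalar $\lambda$. If its determinant is $1$, then $\lambda^2=1$, so $\lambda=1$ in characteristic $2$. Thus $F=\mathrm{SL}_2(2)$, of order $6$, has trivial centralizer.

The proof used the bound $n^2$ on the dimension. Without a bound, a finite $F$ should see only a small part of $G$ and leave room for elements commuting with it. To test this we need a way to recognize non-linear groups.

**Lemma 1.** A group $G$ that contains a copy of every finite group is not linear.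

*Proof.* Suppose $G\le\mathrm{GL}_n(K)$. Choose $\ell\in\{2,3\}$ with $\ell\ne\mathrm{char}\,K$. In an elementary abelian $\ell$-subgroup of $\mathrm{GL}_n(K)$ every element is a root of $X^\ell-1$, which has distinct roots in $\overline K$. So the elements are diagonalizable over $\overline K$, and they are simultaneously diagonalizable because they commute. The diagonal entries are $\ell$-th roots of unity, so the subgroup has order at most $\ell^n$. But $G$ contains $C_\ell^{\,n+1}$, a contradiction. $\square$

Now some cases. Recall that the union of a chain of simple groups is simple. Also, $\mathrm{SL}_n(k)$ contains $\mathrm{Alt}(n)$ as permutation matrices, and every finite group embeds in some alternating group. So a union of groups $\mathrm{SL}_{n_i}(2)$ with $n_i\to\infty$ is not linear.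

* Let $G=\bigcup_n\mathrm{Alt}(n)$, acting on $\mathbb N$. A finite $F$ moves finitely many points, and a $3$-cycle on three other points centralizes it.
* Let $G=\bigcup_n\mathrm{SL}_n(2)$ along $g\mapsto\mathrm{diag}(g,1)$. If $F\le\mathrm{SL}_n(2)$, then the matrices $\mathrm{diag}(1,h)$ with $h\in\mathrm{SL}_m(2)$ centralize it.
* Let $G=\bigcup_i\mathrm{SL}_{2^in}(2)$, $n\ge3$, along $g\mapsto\mathrm{diag}(g,g)$. Now no fixed vectors are left over, but if $F\le \mathrm{SL}_m(2)$, then $\begin{pmatrix}1&1\\0&1\end{pmatrix}$, with blocks of size $m$, commutes with every $\mathrm{diag}(g,g)$.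

The last two cases are instances of one statement.

**Lemma 2.** Let $k=\mathbb F_2$ and let $G=\bigcup_i\mathrm{SL}(V_i)$, where the embedding $\mathrm{SL}(V_i)\to\mathrm{SL}(V_{i+1})$ comes from a module structure $V_{i+1}\cong V_i^{r_i}\oplus k^{s_i}$ ($k$ the trivial module, $r_i\ge1$) and $\dim V_i\to\infty$. Then $C_G(F)\neq1$ for every finite $F\le G$.

*Proof.* Let $F\le\mathrm{SL}(V_i)$. By induction, for $j\ge i$, $V_j\cong V_i^r\oplus k^s$ as a module for $\mathrm{SL}(V_i)$. For large $j$ we have $r\ge2$ or $s\ge2$, so $V_j=U\oplus U\oplus R$ for some module $U\neq0$. The map $(u,u',w)\mapsto(u+u',u',w)$ is nontrivial, has determinant $1$ and commutes with $F$. $\square$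

Changing the embeddings does not help if $F$ has odd order. Let $G=\bigcup\mathrm{SL}(V_i)$ over $\mathbb F_2$ with $\dim V_i\to\infty$ and arbitrary embeddings, and let $|F|$ be odd. By Maschke's theorem $V_i|_F$ is semisimple. Each irreducible $\mathbb F_2F$-module occurs in $\mathbb F_2F$, so the sum of the dimensions of the pairwise non-isomorphic ones is at most $|F|$. Once $\dim V_i>|F|$, some irreducible occurs twice in $V_i|_F$, and the element of the last proof centralizes $F$.

So the guess survives several tests, and we also see what a counterexample over $\mathbb F_2$ must avoid. Here $C_{\mathrm{GL}(V)}(F)$ is the unit group of $\mathrm{End}_{\mathbb F_2F}(V)$. So for a fixed finite $F$ we need modules $V_i$ of unbounded dimension for which this unit group is trivial. They must not split into repeated pieces, so the pieces must be glued by non-split extensions, and the gluing must survive every step of the chain.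

## The two theorems

The guess is wrong.

**Theorem A.** There is a countable simple locally finite group $G$, not linear over any field, with a soluble subgroup $F$ of order $384$ such that $C_G(F)=1$.

**Theorem B.**
1. There is a countable non-linear simple locally finite group $G$ and $x,y\in G$, of orders $7$ and $6$, with $\langle x,y\rangle$ finite and soluble and $C_G(x)\cap C_G(y)=1$. (One element never suffices in a nontrivial group: if $x\ne1$ then $x\in C_G(x)$, and $C_G(1)=G$.)
2. Let $k$ be a finite field, $F$ a finite group, and $U,U'$ nonzero finite-dimensional $kF$-modules with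
$$\mathrm{End}_{kF}(U)=k=\mathrm{End}_{kF}(U'),\quad \mathrm{Hom}_{kF}(U,U')=0=\mathrm{Hom}_{kF}(U',U),\quad \dim_k\mathrm{Ext}^1_{kF}(U',U)\ge 3 .$$
Assume $k=\mathbb F_2$ or $F$ is perfect. Let $X_1,X_2,X_3$ be extensions of $U'$ by $U$ with linearly independent classes, and let $K\trianglelefteq F$ be the set of elements acting as a scalar on $X_1\oplus X_2\oplus X_3$. Then $F/K$ is isomorphic to a subgroup $\bar F$ of a countable non-linear simple locally finite group $G$ with $C_G(\bar F)=1$.
3. For every prime $p$ the criterion in part 2 applies with $k=\mathbb F_p$, $F=(\mathbb F_p^{\,3})^3\rtimes\mathrm{SL}_3(p)$, $K=1$.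
4. In all these groups $G$, every finite group embeds in $G$, and every finite subgroup of $G$ lies in a finite subgroup with trivial centralizer.

From outside we use one substantial textbook fact: $\mathrm{SL}_n(q)$ is quasisimple for $n\ge4$. That is, it is perfect and its quotient by its center (the scalars) is simple.

The plan is not to look for good modules for $\mathrm{SL}(V)$. Instead we enlarge the group, so that non-split extensions are built into it.

## Block groups with two diagonal and three off-diagonal parts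

Let $k$ be a finite field. All spaces are finite-dimensional over $k$.

**Definition (the group $\Gamma(V,V')$).** For nonzero spaces $V,V'$ let $\Gamma(V,V')$ be the finite group of tuples $x=(g,g';d_1,d_2,d_3)$ with $g\in\mathrm{SL}(V)$, $g'\in\mathrm{SL}(V')$, $d_j\in\mathrm{Hom}_k(V',V)$ and product
$$(g,g';d_j)(h,h';e_j)=(gh,\;g'h';\;ge_j+d_jh').\tag{1}$$

This is the group of triples of block matrices $\begin{pmatrix}g&d_j\\0&g'\end{pmatrix}$, $j=1,2,3$, with common $g,g'$. We write $g(x),g'(x),d_j(x)$ for the components of $x$, and $V,V'$ are $\Gamma(V,V')$-modules via $g$ and $g'$. The subgroup $N=\{(1,1;d_j)\}\cong\mathrm{Hom}(V',V)^3$ is abelian and normal, with complement $\mathrm{SL}(V)\times\mathrm{SL}(V')$. Put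
$$Z(V,V')=\{(\lambda,\lambda;0)\in\Gamma(V,V'):\lambda\in k^*\}.$$
It is central, because both products of $(\lambda,\lambda;0)$ with $(h,h';e_j)$ are $(\lambda h,\lambda h';\lambda e_j)$. For $k=\mathbb F_2$ it is trivial.

Our running example is $k=\mathbb F_2$, $V=k^2$, $V'=k$. Then $\mathrm{SL}(V')=1$, $\mathrm{Hom}(V',V)=k^2$, and $\Gamma(V,V')=(\mathbb F_2^2)^3\rtimes\mathrm{SL}_2(2)$ has order $64\cdot6=384$.

The three extensions can be combined into larger modules. The recipe for combining them is a piece of linear algebra that does not mention $V$ and $V'$.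

**Definition (Kronecker representation).** A Kronecker representation $M=(A,B;m_1,m_2,m_3)$ consists of two spaces and three linear maps $m_j:A\to B$. A morphism $M\to\tilde M$ is a pair $(a,b)$ of linear maps $a:A\to\tilde A$, $b:B\to\tilde B$ with $bm_j=\tilde m_ja$ for $j=1,2,3$.

**Definition (the module $\Phi(M)$).** Let $\Phi(M)=(V\otimes B)\oplus(V'\otimes A)$, with $x=(g,g';d_j)$ acting as
$$\begin{pmatrix}g\otimes1&\sum_jd_j\otimes m_j\\0&g'\otimes1\end{pmatrix}.\tag{2}$$

In a product the upper right block is $\sum_j(ge_j+d_jh')\otimes m_j$, which agrees with (1), so $\Phi(M)$ is a $k\Gamma(V,V')$-module. Since $\det g=\det g'=1$, every $x$ acts with determinant $1$.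

Examples: $\Phi(0,k;0,0,0)=V$ and $\Phi(k,0;0,0,0)=V'$, while $\Phi(k,k;1,0,0)$ is $V\oplus V'$ with $x$ acting as $\begin{pmatrix}g&d_1\\0&g'\end{pmatrix}$. For $M=(k^2,k^2;I,E_{12},E_{21})$, with $E_{rs}$ the matrix units, $\Phi(M)=V^2\oplus V'^2$ with action
$$\begin{pmatrix}g&0&d_1&d_2\\0&g&d_3&d_1\\0&0&g'&0\\0&0&0&g'\end{pmatrix}.\tag{3}$$
Although $V$ occurs twice, the copies are linked through $V'$, so the commuting element of Lemma 2 is no longer available.

## Rigidity, and why trivial centralizer is not the right induction hypothesis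

We shall embed $\Gamma(V,V')$ into some $\Gamma(W,W')$ with $W,W'$ larger modules $\Phi(\cdot)$, and iterate. What should we require of $F$ so that the requirement passes upward?

The obvious choice, $C_{\Gamma(V,V')}(F)=1$, does not pass upward. In the running example take only the complement $F=\mathrm{SL}_2(2)\times1$. If $y=(g,g';d_j)$ centralizes $F$, then $g$ is a scalar in $\mathrm{SL}_2(2)$, so $g=1$; also $g'=1$; and each $d_j$ is a vector fixed by $\mathrm{SL}_2(2)$, so $d_j=0$. Hence the centralizer is trivial. But $F$ has all $d_j=0$, so on $\Phi(M)$ in (3) it acts as $V^2\oplus V'^2$, fully split, and the map adding the second copy of $V$ to the first commutes with it. The centralizer becomes nontrivial at the next step, because the $d_j$ on $F$ did not represent non-split extensions. This must enter the hypothesis.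

**Definition (rigid).** A subgroup $F\le\Gamma(V,V')$ is rigid if

* (R1) $\mathrm{End}_{kF}(V)=k=\mathrm{End}_{kF}(V')$;
* (R2) $\mathrm{Hom}_{kF}(V,V')=0=\mathrm{Hom}_{kF}(V',V)$;
* (R3) if $c\in k^3$ and $\beta\in\mathrm{Hom}_k(V',V)$ satisfy $\sum_jc_jd_j(x)=g(x)\beta-\beta g'(x)$ for all $x\in F$, then $c=0$.

Condition (R3) says that no nontrivial linear combination of the three extensions of $V'$ by $V$ splits over $F$: for given $c$, a $\beta$ as in (R3) exists exactly when $w\mapsto(-\beta w,w)$ is $F$-equivariant from $V'$ to the extension with off-diagonal part $\sum c_jd_j$.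

**Example.** In the running example $F=\Gamma(k^2,k)$ over $\mathbb F_2$ is rigid. For (R1), an endomorphism of $k^2$ commuting with $I+E_{12}$ and $I+E_{21}$ is scalar, and $\mathrm{End}(k)=k$. For (R2), a nonzero map $V'\to V$ would give a nonzero vector fixed by $\mathrm{SL}_2(2)$. A nonzero map $V\to V'$ would have an invariant line as kernel, whose only nonzero vector is fixed. But $\mathrm{SL}_2(2)$ permutes the three nonzero vectors transitively. For (R3), evaluate the hypothesis at $x=(1,1;d_1,d_2,d_3)$. The right side is $\beta-\beta=0$, so $\sum c_jd_j=0$ for all choices of the $d_j$, and $c=0$.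

In contrast, $F=\mathrm{SL}_2(2)\times 1$ satisfies (R1) and (R2) but fails (R3): take $\beta=0$ and any $c\neq 0$.

The next lemma is the point of the definition: over a rigid $F$, homomorphisms between the modules $\Phi(M)$ are just morphisms of Kronecker representations.

**Lemma 3.** Let $F\le\Gamma(V,V')$ be rigid. Then every $kF$-homomorphism $f:\Phi(M)\to\Phi(\tilde M)$ has the form $(1_V\otimes b)\oplus(1_{V'}\otimes a)$ with $(a,b):M\to\tilde M$ a morphism.

*Proof.* Write $f=\begin{pmatrix}\alpha&\beta\\\gamma&\delta\end{pmatrix}$, with $\alpha:V\otimes B\to V\otimes\tilde B$, $\beta:V'\otimes A\to V\otimes\tilde B$, $\gamma:V\otimes B\to V'\otimes\tilde A$, $\delta:V'\otimes A\to V'\otimes\tilde A$. We use repeatedly that $V\otimes B$, after a choice of basis of $B$, is a direct sum of $\dim B$ copies of $V$, so that for instance $\mathrm{Hom}_F(V\otimes B,V'\otimes\tilde A)=\mathrm{Hom}_F(V,V')\otimes\mathrm{Hom}(B,\tilde A)$.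

**Step 1: the diagonal blocks.** By (2), $V\otimes B$ is a submodule of $\Phi(M)$ and $V'\otimes\tilde A$ is a quotient of $\Phi(\tilde M)$. So $\gamma$ is an $F$-map, lying in $\mathrm{Hom}_F(V,V')\otimes\mathrm{Hom}(B,\tilde A)=0$ by (R2). Now $fx=xf$ for $x\in F$ reads
$$\begin{pmatrix}\alpha&\beta\\0&\delta\end{pmatrix}\begin{pmatrix}g\otimes1&\sum d_j\otimes m_j\\0&g'\otimes1\end{pmatrix}=\begin{pmatrix}g\otimes1&\sum d_j\otimes\tilde m_j\\0&g'\otimes1\end{pmatrix}\begin{pmatrix}\alpha&\beta\\0&\delta\end{pmatrix}.$$
The diagonal blocks show that $\alpha$ and $\delta$ are $F$-maps. By (R1), $\alpha\in\mathrm{End}_F(V)\otimes\mathrm{Hom}(B,\tilde B)$ has the form $1\otimes b$, and likewise $\delta=1\otimes a$.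

**Step 2: $(a,b)$ is a morphism.** The upper right blocks give, for all $x\in F$,
$$\sum_jd_j(x)\otimes(bm_j-\tilde m_ja)=(g(x)\otimes1)\beta-\beta(g'(x)\otimes1).\tag{4}$$
Let $(\epsilon_s)$ be a basis of $\mathrm{Hom}(A,\tilde B)$. Write $bm_j-\tilde m_ja=\sum_sc_{js}\epsilon_s$ and, in $\mathrm{Hom}(V',V)\otimes\mathrm{Hom}(A,\tilde B)$, $\beta=\sum_s\beta_s\otimes\epsilon_s$. The coefficient of $\epsilon_s$ in (4) is $\sum_jc_{js}d_j(x)=g(x)\beta_s-\beta_sg'(x)$. By (R3), $c_{js}=0$ for all $j,s$. So $bm_j=\tilde m_ja$ for all $j$.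

**Step 3: $\beta=0$.** The same equations now say $g(x)\beta_s=\beta_sg'(x)$, so $\beta_s\in\mathrm{Hom}_F(V',V)=0$ by (R2). $\square$

## Two orthogonal representations with three independent extensions

To repeat the construction, the new pair $W=\Phi(M)$, $W'=\Phi(M')$ must again be the diagonal part of a rigid configuration. By Lemma 3 this becomes a question about $M$ and $M'$: we need only scalar endomorphisms, no nonzero morphisms either way, and three independent extensions of $M'$ by $M$. An extension is given by matrices $\begin{pmatrix}m_j&t_j\\0&m_j'\end{pmatrix}$, and changing the splitting alters $t$ by a triple of the form $(bm'_j-m_ja)_j$.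

A count shows why three maps and $2\times2$ matrices are the natural choice. Suppose we use $r$ off-diagonal blocks instead of three, and spaces $A=B=A'=B'=k^n$. The map $(a,b)\mapsto(bm_j'-m_ja)_j$ goes from dimension $2n^2$ to dimension $rn^2$, and its kernel is $\mathrm{Hom}(M',M)$. If this kernel is $0$, the cokernel has dimension $(r-2)n^2$, and we need at least $r$ independent classes in it. For $r=1$ the kernel cannot be $0$. For $r=2$ the cokernel is $0$. For $r=3$, $n=1$ we get $1$, which is too few. For $r=3$, $n=2$ we get $4\ge3$.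

**Lemma 4.** Let $A=B=A'=B'=k^2$ and
$$M=(k^2,k^2;\,I,E_{12},E_{21}),\qquad M'=(k^2,k^2;\,I,E_{12},I+E_{21}),$$
with maps $m_j$, $m'_j$ respectively.
1. $\mathrm{End}(M)=k=\mathrm{End}(M')$ (scalars), and $\mathrm{Hom}(M,M')=0=\mathrm{Hom}(M',M)$.
2. There are $t^{(1)},t^{(2)},t^{(3)}\in\mathrm{Mat}_2(k)^3$ such that if $c\in k^3$ and $a,b\in\mathrm{Mat}_2(k)$ satisfy $\sum_ic_it^{(i)}_j=bm'_j-m_ja$ for $j=1,2,3$, then $c=0$.

*Proof.* (1) In all four cases $j=1$ gives $b=a$, and $j=2$ says that $a$ commutes with $E_{12}$. For $a=\begin{pmatrix}p&q\\r&s\end{pmatrix}$,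
$$aE_{12}-E_{12}a=\begin{pmatrix}-r&p-s\\0&r\end{pmatrix},\tag{5}$$
so $a=\alpha I+\beta E_{12}$. For $\mathrm{End}(M)$ and $\mathrm{End}(M')$, $a$ also commutes with $E_{21}$, and then $\beta E_{11}=\beta E_{22}$, so $\beta=0$ and $a$ is a scalar.

For $\mathrm{Hom}(M,M')$ we need $aE_{21}=(I+E_{21})a$, that is,
$$\alpha E_{21}+\beta E_{11}=\alpha I+\beta E_{12}+\alpha E_{21}+\beta E_{22}.$$
The $E_{12}$-coefficient gives $\beta=0$, and then $\alpha=0$. For $\mathrm{Hom}(M',M)$ we need $a(I+E_{21})=E_{21}a$, that is,
$$\alpha I+\beta E_{12}+\alpha E_{21}+\beta E_{11}=\alpha E_{21}+\beta E_{22}.$$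
Again $\beta=0$, then $\alpha=0$.

(2) Since $(a,b)\mapsto(bm_j'-m_ja)_j$ maps a space of dimension $8$ to one of dimension $12$, we could take any three triples independent modulo the image. An explicit choice is
$$t^{(1)}=(0,E_{21},0),\qquad t^{(2)}=(0,E_{11},0),\qquad t^{(3)}=(0,0,E_{21}).$$
Suppose $\sum_ic_it^{(i)}_j=bm_j'-m_ja$ for all $j$. For $j=1$ this says $0=b-a$. For $j=2$ it says $c_1E_{21}+c_2E_{11}=aE_{12}-E_{12}a$. By (5) the right side has $(2,1)$-entry $0$ and trace $0$, so $c_1=0$ and $c_2=0$. Then (5) vanishes, so $r=0$ and $p=s$. For $j=3$,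
$$c_3E_{21}=a(I+E_{21})-E_{21}a=\begin{pmatrix}p+q&q\\r+s-p&s-q\end{pmatrix},$$
and the $(2,1)$-entry gives $c_3=r+s-p=0$. $\square$

Fix $M,M',t^{(i)}$ from now on.

## The embedding $\Theta$ and the inheritance of rigidity

Given $(V,V')$, put $W=\Phi(M)$ and $W'=\Phi(M')$. Then $\dim W=\dim W'=2(\dim V+\dim V')\ge4$. Write $x_W,x_{W'}$ for the actions of $x\in\Gamma(V,V')$. For $t\in\mathrm{Mat}_2(k)^3$ let
$$M_t=\Bigl(A\oplus A',\,B\oplus B';\;\begin{pmatrix}m_j&t_j\\0&m_j'\end{pmatrix}\Bigr).$$
Regroup the summands of $\Phi(M_t)$ as $(V\otimes B\oplus V'\otimes A)\oplus(V\otimes B'\oplus V'\otimes A')=W\oplus W'$. Then $x$ acts as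
$$\begin{pmatrix}x_W&D_t(x)\\0&x_{W'}\end{pmatrix},\tag{6}$$
where $D_t(x):W'\to W$ is $\sum_jd_j(x)\otimes t_j:V'\otimes A'\to V\otimes B$ extended by zero. It is linear in $t$. Since (6) is multiplicative in $x$ for each $t$, and $x_W,x_{W'}$ have determinant $1$ and do not depend on $t$,
$$\Theta:\Gamma(V,V')\to\Gamma(W,W'),\qquad x\mapsto(x_W,x_{W'};D_{t^{(1)}}(x),D_{t^{(2)}}(x),D_{t^{(3)}}(x))$$
is a homomorphism. Explicitly, $x_W$ is the matrix (3). The matrix $x_{W'}$ is the same with upper right part $\begin{pmatrix}d_1+d_3&d_2\\d_3&d_1+d_3\end{pmatrix}$. With the explicit $t^{(i)}$, the three maps $D_{t^{(i)}}(x)$ have the parts $\begin{pmatrix}0&0\\d_2&0\end{pmatrix}$, $\begin{pmatrix}d_2&0\\0&0\end{pmatrix}$, $\begin{pmatrix}0&0\\d_3&0\end{pmatrix}$ in that corner, and zeros elsewhere.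

**Lemma 5.** If $x_W$ is a scalar, or $x_{W'}$ is a scalar, then $x\in Z(V,V')$. The maps $x\mapsto x_W$ and $x\mapsto x_{W'}$, and hence $\Theta$, are injective. Also $\Theta(Z(V,V'))\subseteq Z(W,W')$.

*Proof.* If $x_W=\lambda$, then by (2) $g=\lambda$, $g'=\lambda$ and $\sum_jd_j\otimes m_j=0$. Since $I,E_{12},E_{21}$ are linearly independent, all $d_j=0$. So $x=(\lambda,\lambda;0)\in Z(V,V')$, and $x=1$ if $\lambda=1$. The same works for $W'$, since $I,E_{12},I+E_{21}$ are independent. Finally, $\Theta$ sends $(\lambda,\lambda;0)$ to $(\lambda,\lambda;0)$. $\square$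

**Lemma 6.** If $F\le\Gamma(V,V')$ is rigid, then $\Theta(F)\le\Gamma(W,W')$ is rigid.

*Proof.* **Step 1: (R1) and (R2).** By Lemma 3, $F$-maps among $W=\Phi(M)$ and $W'=\Phi(M')$ come from morphisms among $M$ and $M'$. By Lemma 4(1) the endomorphisms are scalars and the other maps are $0$.

**Step 2: turn a relation as in (R3) into a homomorphism.** Suppose $\sum_ic_iD_{t^{(i)}}(x)=x_W\beta-\beta x_{W'}$ for all $x\in F$, with $\beta:W'\to W$ linear. Put $t=\sum_ic_it^{(i)}$. Then $D_t(x)=x_W\beta-\beta x_{W'}$. Consider $s:W'\to W\oplus W'=\Phi(M_t)$, $s(w)=(-\beta w,w)$. By (6),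
$$x\,s(w)=(-x_W\beta w+D_t(x)w,\;x_{W'}w)=(-\beta x_{W'}w,\;x_{W'}w)=s(x_{W'}w),$$
so $s$ is an $F$-map $\Phi(M')\to\Phi(M_t)$.

**Step 3: read it off in Kronecker representations.** By Lemma 3, $s$ comes from a morphism $M'\to M_t$. The component of $s$ in $W'$ is the identity, so the components of the morphism in $A'$ and $B'$ are identities, and the morphism is $\bigl(\binom a1,\binom b1\bigr)$ with $a:A'\to A$, $b:B'\to B$. The condition $\binom b1m'_j=\begin{pmatrix}m_j&t_j\\0&m'_j\end{pmatrix}\binom a1$ has first row $bm_j'=m_ja+t_j$. Hence $\sum_ic_it_j^{(i)}=bm_j'-m_ja$ for all $j$, and $c=0$ by Lemma 4(2). $\square$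

## What a rigid subgroup centralizes

**Lemma 7.** If $F\le\Gamma(V,V')$ is rigid, then $C_{\Gamma(V,V')}(F)=Z(V,V')$. In particular this centralizer is $1$ if $k=\mathbb F_2$.

*Proof.* Let $y=(g,g';d_j)$ centralize $F$. Then $g$ and $g'$ commute with the action of $F$ on $V$ and on $V'$, so they are scalars $\lambda$ and $\mu$ by (R1). For $x=(h,h';e_j)\in F$, comparing the last components of $yx=xy$ by (1) gives $\lambda e_j+d_jh'=hd_j+\mu e_j$, that is,
$$(\lambda-\mu)\,e_j(x)=h(x)d_j-d_jh'(x)\qquad\text{for all }x\in F.$$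
For fixed $j$ this is the hypothesis of (R3), with $c$ equal to $\lambda-\mu$ times the $j$-th unit vector and $\beta=d_j$. So $\lambda=\mu$. Then $h(x)d_j=d_jh'(x)$, so $d_j\in\mathrm{Hom}_F(V',V)=0$ by (R2), and $y=(\lambda,\lambda;0)$. Conversely, $Z(V,V')$ is central. $\square$

## Normal closures after one step

The groups $\Gamma(V,V')$ are not simple, since they contain $N$. But $\Theta$ does not map $N$ into the corresponding subgroup of $\Gamma(W,W')$: for $1\ne x\in N$ the diagonal component $x_W$ is not $1$. This is what will make the limit simple.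

**Lemma 8.** If $y\in\Gamma(V,V')\setminus Z(V,V')$, then the normal closure of $\Theta(y)$ in $\Gamma(W,W')$ is $\Gamma(W,W')$.

*Proof.* Put $\Gamma=\Gamma(W,W')$ and $N=\mathrm{Hom}(W',W)^3\trianglelefteq\Gamma$. Since $\dim W=\dim W'\ge4$, both $\mathrm{SL}(W)$ and $\mathrm{SL}(W')$ are quasisimple.

**Step 1: $\Gamma$ is perfect.** The complement $\mathrm{SL}(W)\times\mathrm{SL}(W')$ is perfect, so it remains to obtain $N$. By (1), the commutator of $(g,1;0)$ and $(1,1;d_j)$ is
$$(g,1;0)(1,1;d_j)(g^{-1},1;0)(1,1;-d_j)=(1,1;gd_j-d_j).$$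
Take $g=I+E_{rs}$ with $r\ne s$, and $d_j$ equal to a multiple of the matrix unit $E_{su}$ for one $j$ and $0$ for the others. Then $(g-1)d_j$ is the same multiple of $E_{ru}$. As $r,u$ are arbitrary, these elements generate $N$.

**Step 2: the normal closure covers $\Gamma/N$.** Let $D$ be the normal closure of $\Theta(y)$ and $\bar D$ its image in $\Gamma/N=\mathrm{SL}(W)\times\mathrm{SL}(W')$. By Lemma 5, $y_W$ and $y_{W'}$ are not scalars. So the projection $R$ of $\bar D$ to $S=\mathrm{SL}(W)$ is a normal subgroup not contained in $Z(S)$. Since $S/Z(S)$ is simple, $RZ(S)=S$, and since $S$ is perfect, $S=[RZ(S),RZ(S)]=[R,R]\le R$. So $\bar D$ projects onto $\mathrm{SL}(W)$. Commutators of $(u,u')\in\bar D$ with $(s,1)$ are $([u,s],1)$, and $\bar D$ is normal, so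
$$\bar D\ge[\bar D,\mathrm{SL}(W)\times1]=[\mathrm{SL}(W),\mathrm{SL}(W)]\times1=\mathrm{SL}(W)\times1.$$
In the same way, using $y_{W'}$, $\bar D\ge1\times\mathrm{SL}(W')$. Hence $DN=\Gamma$.

**Step 3: conclude.** $\Gamma/D=DN/D$ is a quotient of the abelian group $N$, and it is perfect by Step 1. So it is trivial, and $D=\Gamma$. $\square$

## The limit group over $\mathbb F_2$: proof of Theorem A

Let $k=\mathbb F_2$, $V_1=k^2$, $V_1'=k$, and $F=\Gamma_1=\Gamma(V_1,V_1')\cong(\mathbb F_2^2)^3\rtimes\mathrm{SL}_2(2)$. Its order is $384$. It is soluble, because $\mathrm{SL}_2(2)\cong\mathrm{Sym}(3)$. It is rigid by the example given with the definition.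

Define recursively $V_{i+1}=\Phi(M)$ and $V'_{i+1}=\Phi(M')$, formed from $V_i,V_i'$, and put $\Gamma_{i+1}=\Gamma(V_{i+1},V'_{i+1})$, with $\Theta_i:\Gamma_i\to\Gamma_{i+1}$ the homomorphism $\Theta$. By Lemma 5 every $\Theta_i$ is injective, and we regard $\Gamma_i$ as a subgroup of $\Gamma_{i+1}$. Let $G=\bigcup_i\Gamma_i$. It is countable, and it is locally finite because every finite subset lies in some finite $\Gamma_i$. Here $\dim V_2=\dim V_2'=2(2+1)=6$ and $\dim V_{i+1}=4\dim V_i$ for $i\ge2$, so $\dim V_i\to\infty$.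

**Step 1: $C_G(F)=1$.** By Lemma 6 and induction the image of $F$ in $\Gamma_i$ is rigid for every $i$. By Lemma 7, $C_{\Gamma_i}(F)=1$. So $C_G(F)=\bigcup_iC_{\Gamma_i}(F)=1$.

**Step 2: $G$ is simple.** Let $1\ne y\in\Gamma_i$. For every $j\ge i$ we have $y\in\Gamma_j$ and $Z(V_j,V_j')=1$, so by Lemma 8 the normal closure of $y$ in $\Gamma_{j+1}$ is $\Gamma_{j+1}$. Hence the normal closure of $y$ in $G$ contains every $\Gamma_{j+1}$, so it is $G$. (And $G$ is non-abelian, since $\Gamma_1$ is.)

**Step 3: $G$ is not linear.** $G$ contains $\mathrm{SL}(V_i)$ with $\dim V_i\to\infty$, hence all alternating groups as permutation matrices, hence every finite group. Apply Lemma 1. $\blacksquare$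

## Scalars and perfect groups: proof of Theorem B(2)

First recall $\mathrm{Ext}^1$ in matrix form. An extension $X$ of $U'$ by $U$ is a module with submodule $U$ and quotient $U'$. After a vector space splitting $X=U\oplus U'$, an element $x\in F$ acts as $\begin{pmatrix}g(x)&d(x)\\0&g'(x)\end{pmatrix}$, where $d:F\to\mathrm{Hom}_k(U',U)$ satisfies $d(xy)=g(x)d(y)+d(x)g'(y)$. The space $\mathrm{Ext}^1_{kF}(U',U)$ is the space of such $d$ modulo those of the form $g\beta-\beta g'$. So the class of $\sum c_jd_j$ is $\sum c_j[X_j]$.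

**Step 1: a rigid image of $F$.** Split each $X_j=U\oplus U'$ as above, with off-diagonal part $d_j$. We have $\det g(x)=\det g'(x)=1$: if $k=\mathbb F_2$ there is no other value, and if $F$ is perfect its homomorphisms to $k^*$ are trivial. So $\theta(x)=(g(x),g'(x);d_j(x))$ is a homomorphism $F\to\Gamma_1:=\Gamma(U,U')$. The group $\theta(F)$ is rigid: (R1) and (R2) are hypotheses, and an equation $\sum c_jd_j(x)=g(x)\beta-\beta g'(x)$ for all $x$ says $\sum c_j[X_j]=0$, so $c=0$ by independence.

**Step 2: the limit modulo scalars.** With $V_1=U$, $V_1'=U'$ build $\Gamma_i,\Theta_i$ as before, and put $\tilde G=\bigcup\Gamma_i$, $Z_i=Z(V_i,V_i')$. By Lemma 5, $Z_i\le Z_{i+1}$. If $x\in\Gamma_i\cap Z_{i+1}$, then its component $x_W$ is a scalar, so $x\in Z_i$ by Lemma 5. Thus $\Gamma_i\cap Z_{i+1}=Z_i$. Let $Z=\bigcup Z_i$. An element of $Z_i$ lies in $Z_j$ for all $j\ge i$, hence is central in all these $\Gamma_j$, so $Z$ is central in $\tilde G$. If $z\in\Gamma_i\cap Z_j$ with $j>i$, then $z\in\Gamma_{j-1}\cap Z_j=Z_{j-1}$, and descending we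 reach $z\in Z_i$. So $Z\cap\Gamma_i=Z_i$. Put $G=\tilde G/Z$, which is countable and locally finite.

**Step 3: $G$ is simple.** If $y\in\Gamma_i\setminus Z$, then $y\notin Z_j$ for $j\ge i$. By Lemma 8 its normal closure in $\Gamma_{j+1}$ is $\Gamma_{j+1}$ for all $j\ge i$, so its normal closure in $\tilde G$ is $\tilde G$. Hence every nontrivial normal subgroup of $G$ is $G$. By Step 4, $G\neq1$ and $G$ is non-abelian.

**Step 4: $G$ is not linear.** If $(g,1;0)=(\lambda,\lambda;0)$, then $\lambda=1$. So $\mathrm{SL}(V_i)\times1\le\Gamma_i$ meets $Z\cap\Gamma_i=Z_i$ trivially, and $G$ contains a copy of $\mathrm{SL}(V_i)$. As $\dim V_{i+1}=2(\dim V_i+\dim V_i')\ge2\dim V_i$, these dimensions tend to infinity. Hence $G$ contains every finite group, and Lemma 1 applies.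

**Step 5: the centralizer.** Passing to $\tilde G/Z$ could create new commuting elements, and this is where perfectness is used again. Let $\bar F$ be the image of $\theta(F)$ in $G$, and let $y\in\tilde G$ satisfy $[y,f]\in Z$ for all $f\in\theta(F)$. Since $Z$ is central, $[y,ff']=[y,f]\cdot f[y,f']f^{-1}=[y,f][y,f']$, so $f\mapsto[y,f]$ is a homomorphism $\theta(F)\to Z$. It is trivial: if $k=\mathbb F_2$ then $Z=1$, and otherwise $\theta(F)$ is perfect while $Z$ is abelian. So $y$ centralizes $\theta(F)$, and by Lemmas 6 and 7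
$$y\in C_{\tilde G}(\theta(F))=\bigcup_iC_{\Gamma_i}(\theta(F))=\bigcup_iZ_i=Z.$$
Hence $C_G(\bar F)=1$.

**Step 6: the kernel.** The kernel of $F\to G$ is $\{x:\theta(x)\in Z\cap\Gamma_1=Z_1\}$. Now $\theta(x)=(\lambda,\lambda;0)$ exactly when $x$ acts as $\lambda$ on each $X_j$, that is, when $x\in K$. So $\bar F\cong F/K$. $\square$

## Elements of orders 7 and 6: proof of Theorem B(1)

Let $k=\mathbb F_2$ and let $S=\mathbb F_8$ as a $3$-dimensional $k$-space. Let $a$ be multiplication by a generator $\omega$ of $\mathbb F_8^*$, let $b$ be the Frobenius map $v\mapsto v^2$, and let $Q=\langle a,b\rangle\le\mathrm{GL}(S)=\mathrm{SL}(S)$. Then $b(a(b^{-1}(v)))=\omega^2v$, so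
$$bab^{-1}=a^2,\tag{7}$$
and $|Q|=7\cdot3=21$. Put $F_0=S^3\rtimes Q\le\Gamma(S,k)=S^3\rtimes\mathrm{GL}(S)$. It is soluble.

**Step 1: $F_0$ is rigid.** A $k$-endomorphism of $S$ commuting with $a$ commutes with $k[\omega]=\mathbb F_8$, so it is multiplication by some $c\in\mathbb F_8$. Commuting with $b$ means $c^2v^2=cv^2$ for all $v$, so $c^2=c$ and $c\in\mathbb F_2$. Together with $\mathrm{End}(k)=k$ this is (R1). As $\langle a\rangle$ is transitive on $S\setminus\{0\}$, $S$ is irreducible of dimension $3$, so there are no nonzero homomorphisms between $S$ and the one-dimensional module $k$. This is (R2). For (R3), evaluate at the elements $(1,1;d_j)$ of $S^3\le F_0$: the right side vanishes, so $\sum c_jd_j=0$ for all $d_j\in S$, and $c=0$.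

**Step 2: the group $G$.** Run the construction in the proof of Theorem A with $V_1=S$, $V_1'=k$. Here $\dim V_2=\dim V_2'=8$ and $\dim V_{i+1}=4\dim V_i$ for $i\ge2$. Steps 1–3 of that proof apply word for word with $F_0$ in place of $F$; they use only that $k=\mathbb F_2$, that $F_0$ is rigid and that $\dim V_i\to\infty$. We obtain a countable non-linear simple locally finite $G\ge F_0$ with $C_G(F_0)=1$.

**Step 3: $F_0$ is generated by two elements.** Let $v_1,v_2,v_3$ be a basis of $S$, $v=(v_1,v_2,v_3)\in S^3$, $x=a$, $y=vb$ and $L=\langle x,y\rangle$. Since $L$ maps onto $Q$ and $S^3$ is abelian, $L\cap S^3$ is a $Q$-submodule of $S^3$. Suppose it is proper. It lies in a maximal submodule $R$ of $S^3$, and the simple module $S^3/R$ is a composition factor of $S^3$, hence isomorphic to $S$. So there is a nonzero $Q$-map $\varphi:S^3\to S$ with $L\cap S^3\le\ker\varphi$. Its restriction to each coordinate lies in $\mathrm{End}_Q(S)=\mathbb F_2$, so $\varphi(n)=\sum_jc_jn_j$ with $0\ne c\in\mathbb F_2^3$.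

As $\varphi$ is a $Q$-map, $(n,q)\mapsto(\varphi(n),q)$ is a homomorphism $S^3\rtimes Q\to S\rtimes Q$. Let $\bar L$ be the image of $L$. An element of $\bar L\cap S$ is $\varphi(n)$ with $n\in L\cap S^3$, so it is $0$. Hence $\bar L$ contains exactly one element over each element of $Q$. It contains $(0,a)$, and it contains $(w,b)$ with $w=\varphi(v)$. By (7), both $(0,a)^2=(0,a^2)$ and
$$(w,b)(0,a)(w,b)^{-1}=(w,1)(0,a^2)(-w,1)=(w-a^2w,\;a^2)$$
lie in $\bar L$ over $a^2$. So $a^2w=w$, that is, $(\omega^2-1)w=0$. As $\omega^2\ne1$, $w=0$. But $w=\sum_jc_jv_j\neq0$, because the $v_j$ are independent. This contradiction shows $S^3\le L$, so $L=F_0$, and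
$$C_G(x)\cap C_G(y)=C_G(F_0)=1.$$

**Step 4: orders.** The element $x=a$ has order $7$. Next, $y^3=v+bv+b^2v=(\mathrm{Tr}\,v_1,\mathrm{Tr}\,v_2,\mathrm{Tr}\,v_3)\in S^3$, where $\mathrm{Tr}$ is the trace $\mathbb F_8\to\mathbb F_2$. Since $\mathrm{Tr}(1)=1$, the trace is nonzero on some basis vector, so $y^3\ne1$, while $y^6=2y^3=0$ in additive notation in $S^3$, that is, $y^6=1$. As $y$ maps to $b$, of order $3$, the order of $y$ is a multiple of $3$ dividing $6$ and different from $3$. So it is $6$. $\square$

## Every prime, and every finite subgroup: proof of Theorem B(3) and (4)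

**Part 3.** Take $k=\mathbb F_p$, $U=k^3$, $U'=k$ and $F=\Gamma(U,U')=U^3\rtimes\mathrm{SL}_3(p)$. We check the hypotheses of part 2.

*Perfect.* $\mathrm{SL}_3(p)$ is generated by the elements $I+\lambda E_{rs}$ with $r\ne s$, $\lambda\in k$, and $I+\lambda E_{rs}=[I+\lambda E_{ru},I+E_{us}]$ for $\{r,s,u\}=\{1,2,3\}$. So it is perfect. Also $[U,\mathrm{SL}_3(p)]=U$, since $(I+E_{rs}-I)\lambda e_s=\lambda e_r$. Hence $F$ is perfect.

*Hom-conditions.* An endomorphism of $U$ commuting with all $I+E_{rs}$, $r\ne s$, is scalar, and $\mathrm{End}(U')=k$. The group $\mathrm{SL}_3(p)$ is transitive on $U\setminus\{0\}$, so $U$ is irreducible. As its dimension is $3>1$, there are no nonzero homomorphisms between $U$ and $U'$.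

*Extensions.* Let $X_j$ be the extension given by the $j$-th block matrix $\begin{pmatrix}g&d_j\\0&g'\end{pmatrix}$. If $\sum c_jd_j(x)=g(x)\beta-\beta g'(x)$ for all $x\in F$, then evaluating on $U^3$ gives $\sum c_jd_j=0$ for all $d_j\in U$, so $c=0$. The three classes are independent, and in particular $\dim\mathrm{Ext}^1_{kF}(U',U)\ge3$.

*Kernel.* An element acting as a scalar $\lambda$ on $X_1\oplus X_2\oplus X_3$ acts as $\lambda$ on the quotient $U'=k$, on which $F$ acts trivially because $\mathrm{SL}(U')=1$. So $\lambda=1$. Then $g=1$ and all $d_j=0$, so the element is $1$. Thus $K=1$. $\square$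

**Part 4.** Every group $G$ constructed above contains every finite group. This was shown in Step 3 of the proof of Theorem A (used again for part 1) and in Step 4 of the proof of part 2. Let $F\le G$ be the finite subgroup constructed above with $C_G(F)=1$, and let $H\le G$ be finite. Then $\langle H,F\rangle$ is finite by local finiteness, it contains $H$, and its centralizer is contained in $C_G(F)=1$. $\blacksquare$
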